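\title{Cohen--Macaulay approximations of modules of given codimension}

\begin{abstract}
Let $R$ be a Gorenstein local ring of dimension $d$ and let $1\le r\le d$. We determine when every maximal Cohen--Macaulay $R$-module is, up to free summands, the Cohen--Macaulay approximation of a Cohen--Macaulay module of codimension $r$. This happens exactly when $R$ is regular in codimension less than $r$ and the Grothendieck group $G_0(R)$ is generated by $[R]$ and the classes of modules of codimension at least $r$. For all $1\le c\le d$ we give a singular hypersurface of dimension $d$ for which the property holds precisely when $r\le c$. This disproves the conjecture that, for $r\ge 3$, the property characterizes regular local rings; in dimension three, the local ring of $x^2+y^3+uv=0$ at the origin is a counterexample over any field.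
\end{abstract}

\section{The question and the results}

All rings are commutative and Noetherian, and all modules are finitely generated. Let $(R,\mathfrak m)$ be a Gorenstein local ring of Krull dimension $d\ge 1$. A module $M\ne 0$ is \emph{Cohen--Macaulay of codimension $r$} if $\operatorname{depth}M=\dim M=d-r$; we write $\mathrm{CM}^r(R)$ for the class of these modules, so $0\notin\mathrm{CM}^r(R)$. A module is \emph{maximal Cohen--Macaulay} (MCM) if it is zero or Cohen--Macaulay of codimension $0$. The \emph{stable category} $\underline{\mathrm{CM}}(R)$ has the MCM modules as objects, and its morphisms are homomorphisms modulo those that factor through a free module. Two MCM modules $X,X'$ are isomorphic in $\underline{\mathrm{CM}}(R)$ if and only if $X\oplus F\cong X'\oplus F'$ for some free modules $F,F'$.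

By a theorem of Auslander and Buchweitz, every module $M$ has a \emph{Cohen--Macaulay approximation}, that is, an exact sequence
\[
0\to Y(M)\to X(M)\to M\to 0
\]
with $X(M)$ MCM and $Y(M)$ of finite projective dimension, and the isomorphism class of $X(M)$ in $\underline{\mathrm{CM}}(R)$ depends only on $M$. If $M$ has finite projective dimension, any surjection from a free module onto $M$ is an approximation, so $X(M)$ is stably zero. In general $X(M)$ is an MCM module that differs from $M$ only by a module of finite projective dimension. For $1\le r\le d$ consider the map
\[
\Phi_r\colon \mathrm{CM}^r(R)/{\cong}\ \longrightarrow\ \underline{\mathrm{CM}}(R)/{\cong},\qquad M\mapsto X(M),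
\]
between sets of isomorphism classes. It is surjective when every MCM module is, up to free summands, the approximation of a Cohen--Macaulay module of codimension $r$. The question is thus how much of the stable category can be seen from modules with small support; for $r=d$ these are the nonzero modules of finite length.

If $R$ is regular, every MCM module is free and $\underline{\mathrm{CM}}(R)$ is zero; since $R/(x_1,\dots,x_r)$ lies in $\mathrm{CM}^r(R)$ for any regular sequence $x_1,\dots,x_r$ in $\mathfrak m$, every $\Phi_r$ is surjective. It is known that $\Phi_2$ is surjective if and only if $R$ is a unique factorization domain, and we will see in Example~\ref{ex:small-r} that $\Phi_1$ is surjective if and only if $R$ is a domain. The condition on $R$ tightens from $r=1$ to $r=2$, and one may guess that from $r=3$ on only the regular rings remain. This is the conjecture that we address.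

\medskip
\noindent\textbf{Conjecture.} \emph{Let $R$ be a Gorenstein local ring of dimension $d\ge 3$. The following conditions are equivalent:}
\begin{enumerate}
\item[(1)] \emph{$\Phi_r$ is surjective for some $r$ with $3\le r\le d$;}
\item[(2)] \emph{$\Phi_r$ is surjective for every $r$ with $3\le r\le d$;}
\item[(3)] \emph{$R$ is regular.}
\end{enumerate}
\medskip

The implications $(3)\Rightarrow(2)\Rightarrow(1)$ hold by the above, and for $d=3$ conditions (1) and (2) coincide. We show that all the other implications fail. The counterexamples come from a complete criterion for surjectivity.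

For a ring $A$, the \emph{Grothendieck group} $G_0(A)$ is the abelian group generated by symbols $[N]$, one for each $A$-module $N$, with a relation $[N]=[N']+[N'']$ for every exact sequence $0\to N'\to N\to N''\to 0$. An $R$-module $N$ has \emph{codimension at least $r$} if $N_{\mathfrak p}=0$ for every prime $\mathfrak p$ with $\operatorname{ht}\mathfrak p<r$. Let $F^rG_0(R)\subseteq G_0(R)$ be the subgroup generated by the classes of such modules.

\begin{theorem}\label{thm:criterion}
Let $R$ be a Gorenstein local ring of dimension $d$ and let $1\le r\le d$. Then $\Phi_r$ is surjective if and only if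
\begin{enumerate}
\item[(i)] $R_{\mathfrak p}$ is regular for every prime $\mathfrak p$ with $\operatorname{ht}\mathfrak p<r$, and
\item[(ii)] $G_0(R)=\mathbb Z[R]+F^rG_0(R)$.
\end{enumerate}
In particular, if $\Phi_{r+1}$ is surjective, then so is $\Phi_r$. Moreover, $\Phi_d$ is surjective if and only if $R$ is regular on the punctured spectrum and $G_0(R)=\mathbb Z[R]+\mathbb Z[R/\mathfrak m]$.
\end{theorem}

Since $r\le d$, condition (i) never involves the maximal ideal. To refute the conjecture it is therefore enough to find an isolated singularity whose Grothendieck group is generated by $[R]$.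

\begin{theorem}\label{thm:examples}
Let $k$ be any field and let $1\le c\le d$. Put
\[
f_c=\begin{cases} x^2+y^3+\sum_{i=1}^n u_iv_i & \text{if } c=2n+1,\\[2pt] x^2+y^3+z^5+\sum_{i=1}^n u_iv_i & \text{if } c=2n+2,\end{cases}
\]
and let $A^{(c)}$ be the polynomial ring over $k$ in the $c+1$ variables that occur in $f_c$, modulo $f_c$, so that $\dim A^{(c)}=c$. Let $R_{c,d}$ be the localization of $A^{(c)}[w_1,\dots,w_{d-c}]$ at the ideal generated by all the variables. Then $R_{c,d}$ is a non-regular Gorenstein (hypersurface) local domain of dimension $d$, and for $1\le r\le d$ the map $\Phi_r$ is surjective for $R_{c,d}$ if and only if $r\le c$.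
\end{theorem}

\begin{corollary}\label{cor:conjecture}
The conjecture is false. For every $d\ge 3$, the ring $R_{d,d}$ is not regular, but $\Phi_r$ is surjective for every $1\le r\le d$; so \textup{(1)} and \textup{(2)} hold and \textup{(3)} fails. For every $d\ge 4$, the ring $R_{3,d}$ has $\Phi_3$ surjective and $\Phi_4$ not surjective; so \textup{(1)} holds and \textup{(2)} fails.
\end{corollary}

\begin{proof}
Apply Theorem~\ref{thm:examples} with $c=d$ and with $c=3$.
\end{proof}

In the lowest dimension $d=r=3$ the counterexample is
\[
R_{3,3}=\bigl(k[x,y,u,v]/(x^2+y^3+uv)\bigr)_{(x,y,u,v)}.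
\]
The two theorems also describe the set of $r$ for which $\Phi_r$ is surjective. By Theorem~\ref{thm:criterion} it is an initial segment of $\{1,\dots,d\}$. If $R$ is not regular and $c$ is the least height of a prime $\mathfrak p$ with $R_{\mathfrak p}$ not regular, then by (i) the segment is contained in $\{1,\dots,c\}$, and by Theorem~\ref{thm:examples} this bound is attained for every $1\le c\le d$.

The necessity of (i) and (ii) is elementary; it is proved in Section~\ref{sec:obstructions}, where we also work out the cusp by hand. For sufficiency we pass to the singularity category $D_{\mathrm{sg}}$ (Section~\ref{sec:sing}), a triangulated category equivalent to $\underline{\mathrm{CM}}(R)$ in which every module is isomorphic to its approximation. In Section~\ref{sec:sufficiency} we show that the image of $\Phi_r$ is a triangulated subcategory, that under (i) every object is a direct summand of an object of the image, and that under (ii) an argument of Thomason removes the complementary summand. Sections~\ref{sec:gtrivial} and~\ref{sec:singular} verify (ii) and (i) for the rings $R_{c,d}$.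

\section{Two obstructions, and the cusp}\label{sec:obstructions}

We use the following textbook facts. Here $R$ is as above and $1\le r\le d$.
\begin{enumerate}
\item[(F1)] Since $R$ is Cohen--Macaulay and local, $\operatorname{ht}\mathfrak p+\dim R/\mathfrak p=d$ for every prime $\mathfrak p$; so modules in $\mathrm{CM}^r(R)$ have codimension at least $r$. A prime that contains an $R$-regular sequence of length $r$ has height at least $r$. Conversely, let $I$ be an ideal, possibly $R$, contained in no prime of height less than $r$. Then $I\cap\mathfrak m$ is a proper ideal of height at least $r$, and so it contains a regular sequence of length $r$, because height and grade agree in $R$. If $y_1,\dots,y_r$ is a regular sequence, so is $y_1^N,\dots,y_r^N$ for $N\ge1$.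
\item[(F2)] If $X$ is MCM over $R$, then $X_{\mathfrak p}$ is MCM over $R_{\mathfrak p}$. Over a regular local ring, MCM modules are free. A local ring is regular if and only if its residue field has finite projective dimension.
\item[(F3)] If $x_1,\dots,x_r\in\mathfrak m$ is a regular sequence, then $S=R/(x_1,\dots,x_r)$ is a Gorenstein local ring of dimension $d-r$, the Koszul complex is a finite free resolution of $S$ over $R$, and every nonzero MCM $S$-module lies in $\mathrm{CM}^r(R)$.
\item[(F4)] Let $S$ be a Gorenstein local ring. If $0\to L\to S^{n_{e-1}}\to\dots\to S^{n_0}\to H\to0$ is exact and $e\ge\dim S$, then $L$ is MCM; the kernel of a surjection from a free module onto an MCM module is MCM. If $L$ is MCM, then $L^*=\operatorname{Hom}_S(L,S)$ is MCM, $L\cong L^{**}$, and $\operatorname{Ext}^1_S(L,S)=0$. Dualizing an exact sequence $0\to N\to S^m\to L^*\to0$ therefore gives an exact sequence $0\to L\to S^m\to L'\to0$ with $L'=N^*$ MCM.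
\item[(F5)] Every module over a ring $A$ has a finite filtration with factors $A/\mathfrak p$, $\mathfrak p$ prime. Hence $G_0(A)$ is generated by the classes $[A/\mathfrak p]$.
\end{enumerate}

An approximation of a module $M$ of codimension at least $r$ constrains $X(M)$ in two ways: locally at primes of height less than $r$ it coincides with $Y(M)$, and its class in $G_0(R)$ is $[Y(M)]+[M]$.

\begin{proposition}\label{prop:necessity}
If $\Phi_r$ is surjective, then \textup{(i)} and \textup{(ii)} hold.
\end{proposition}

\begin{proof}
Let $N$ be any module, with approximation $0\to Y\to X\to N\to0$. By surjectivity there are $M\in\mathrm{CM}^r(R)$ and free modules $F,F'$ with $X\oplus F\cong X(M)\oplus F'$.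

A module of finite projective dimension over the local ring $R$ has a finite free resolution, so its class lies in $\mathbb Z[R]$. Modulo $\mathbb Z[R]$ we get $[N]\equiv[X]\equiv[X(M)]\equiv[M]$, and $[M]\in F^rG_0(R)$ by (F1). This is (ii).

For (i), let $\operatorname{ht}\mathfrak p<r$ and take $N=R/\mathfrak p$. Since $M_{\mathfrak p}=0$, the module $X(M)_{\mathfrak p}\cong Y(M)_{\mathfrak p}$ has finite projective dimension over $R_{\mathfrak p}$. Hence so does $X_{\mathfrak p}$, a direct summand of $X(M)_{\mathfrak p}\oplus F'_{\mathfrak p}$. As $Y_{\mathfrak p}$ also has finite projective dimension, so does $N_{\mathfrak p}$, which is the residue field of $R_{\mathfrak p}$. By (F2), $R_{\mathfrak p}$ is regular.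
\end{proof}

\begin{example}[the conditions for $r=1$ and $r=2$]\label{ex:small-r}
Let $r=1$ and let $\mathfrak p_1,\dots,\mathfrak p_s$ be the minimal primes of $R$. Taking lengths over the Artinian rings $R_{\mathfrak p_i}$ defines a homomorphism $G_0(R)/F^1G_0(R)\to\mathbb Z^s$. By (F5) the source is generated by the classes $[R/\mathfrak p_i]$, which go to the standard basis, so the map is an isomorphism. Condition (i) says that each $R_{\mathfrak p_i}$ is a field. As $R$ has no embedded primes, $R$ embeds in $\prod_i R_{\mathfrak p_i}$, so (i) means that $R$ is reduced. Then $[R]\mapsto(1,\dots,1)$, and (ii) holds if and only if $s=1$. So (i) and (ii) together say that $R$ is a domain. For the node $R=(k[x,y]/(xy))_{(x,y)}$, condition (i) holds and (ii) fails: the MCM module $R/xR$ has class $(1,0)\notin\mathbb Z(1,1)$, so it is not in the image of $\Phi_1$.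

Let $r=2\le d$. Since $R$ is Cohen--Macaulay and local, (i) says by Serre's criterion that $R$ is a normal domain. In that case $G_0(R)/(\mathbb Z[R]+F^2G_0(R))$ is isomorphic to the divisor class group $\operatorname{Cl}(R)$ by \cite[VII, \S4]{Bourbaki}. So Theorem~\ref{thm:criterion} recovers the known criterion that $\Phi_2$ is surjective if and only if $R$ is a unique factorization domain. This observation is not used in the sequel.
\end{example}

The next example is the ring $R_{1,1}$ of Theorem~\ref{thm:examples}. It is singular, both obstructions vanish, and surjectivity can be seen directly. It also shows the difficulty that the general proof has to overcome.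

\begin{example}[the cusp]\label{ex:cusp}
Let $B=k[t^2,t^3]\cong k[x,y]/(x^2+y^3)$ with $x=t^3$, $y=-t^2$, and let $R$ be the localization of $B$ at $(t^2,t^3)=t^2k[t]$. The only prime of $k[t]$ over this ideal is $(t)$, so $k[t]$ localizes to the discrete valuation ring $V=k[t]_{(t)}$, which is finite over $R$, and $\mathfrak m=t^2V$. Since $k[t]=B\oplus kt$ and $t\cdot t^2k[t]\subseteq B$, there is an exact sequence
\begin{equation}\label{eq:cusp}
0\to R\to V\to k\to 0 .
\end{equation}
The module $V$ is torsion-free over the one-dimensional domain $R$, hence MCM. So \eqref{eq:cusp} is an approximation of $k$, and $X(k^b)=V^b$ for $b\ge1$.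

Every MCM module is a direct sum $R^a\oplus X$ in which $X$ has no free summand, and we claim that $X\cong V^b$ for some $b$. A homomorphism $X\to R$ cannot be surjective, so $X^*=\operatorname{Hom}_R(X,\mathfrak m)$ is a $V$-module through $\mathfrak m=t^2V$. Then $X\cong X^{**}$ is a $V$-module as well. It is torsion-free over $V$, because $t^2s\in R$ for $s\in V$, and hence it is free over $V$. The case $b=0$ is covered by the approximation $0\to R\xrightarrow{y}R\to R/yR\to0$. Thus $\Phi_1$ is surjective although $R$ is not regular.

Without a list of the MCM modules, the only evident way to make a module of codimension $1$ from $X=V$ is to reduce it modulo a regular element. Here $V/yV=V/\mathfrak m$ has length $2$ and is killed by $\mathfrak m$, so $V/yV\cong k^2$, and its approximation is $V\oplus V$ rather than $V$. The general construction overshoots in the same way (Proposition~\ref{prop:dense}): it produces $X$ together with an unwanted summand. Condition (ii) is what allows one to cancel that summand.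
\end{example}

\section{The singularity category}\label{sec:sing}

To cancel summands we need to form kernels and cokernels of maps between approximations without leaving the image of $\Phi_r$. This is awkward with modules and natural in a triangulated category, which we now recall.

Let $D^b$ be the bounded derived category of finitely generated $R$-modules. We grade homologically, so that $H_i(C[s])=H_{i-s}(C)$ and $M[s]$ has its homology in degree $s$. A \emph{triangle} $C'\to C\to C''\to C'[1]$ always means a distinguished triangle, and $C''$ is called a cone of $C'\to C$. We use the following properties.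
\begin{enumerate}
\item[(T1)] In a triangulated category, $\operatorname{Hom}(W,-)$ and $\operatorname{Hom}(-,W)$ turn triangles into long exact sequences. So, for a triangle $C'\xrightarrow{f}C\xrightarrow{g}C''\to C'[1]$, a map $\alpha\colon W\to C$ with $g\alpha=0$ factors through $f$, and a map $\varphi\colon C\to W$ with $\varphi f=0$ factors through $g$.
\item[(T2)] A cone is determined up to isomorphism by the map. The cone of $0\colon C'\to C$ is $C\oplus C'[1]$, the cone of the inclusion $C'\to C'\oplus C''$ is $C''$, and a direct sum of triangles is a triangle.
\item[(T3)] In $D^b$, short exact sequences of modules give triangles, triangles give long exact homology sequences, and $\operatorname{Hom}_{D^b}(R[a],C)=H_a(C)$. The category is $R$-linear: $a\varphi=\varphi\circ(a\,\mathrm{id})=(a\,\mathrm{id})\circ\varphi$ for $a\in R$.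
\end{enumerate}

A complex is \emph{perfect} if it is isomorphic in $D^b$ to a bounded complex of free modules. Perfect complexes are closed under shifts and cones, and modules of finite projective dimension are perfect. The \emph{singularity category} $D_{\mathrm{sg}}$ is the Verdier quotient of $D^b$ by the perfect complexes. It is a triangulated category with the same objects as $D^b$, and the quotient functor $D^b\to D_{\mathrm{sg}}$ preserves triangles, sends perfect complexes to zero, and inverts maps whose cone is perfect. Every morphism $C\to D$ in $D_{\mathrm{sg}}$ has the form $fs^{-1}$ for a \emph{roof} $C\xleftarrow{s}C'\xrightarrow{f}D$ in $D^b$ in which the cone of $s$ is perfect. In particular, an exact sequence $0\to L\to P\to H\to0$ of modules with $P$ perfect gives $H\cong L[1]$ in $D_{\mathrm{sg}}$, and an approximation gives $X(M)\cong M$ in $D_{\mathrm{sg}}$.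

Since $R$ is Gorenstein, the natural functor $\underline{\mathrm{CM}}(R)\to D_{\mathrm{sg}}$ is an equivalence, by Buchweitz's theorem \cite{Buchweitz}. Thus every object of $D_{\mathrm{sg}}$ is isomorphic to an MCM module, and two MCM modules are isomorphic in $D_{\mathrm{sg}}$ exactly when they are stably isomorphic. This translates the problem as follows:
\begin{equation}\label{eq:translation}
\text{an MCM module $X$ is in the image of $\Phi_r$}\iff X\cong M \text{ in } D_{\mathrm{sg}} \text{ for some } M\in\mathrm{CM}^r(R).
\end{equation}

The class $\mathrm{CM}^r(R)$ is not closed under shifts or cones in $D^b$, so we enlarge it. Let $D_{\ge r}\subseteq D^b$ be the full subcategory of complexes all of whose homology modules have codimension at least $r$. It contains $\mathrm{CM}^r(R)$, and it is closed under shifts and, by the long exact homology sequence, under cones. Let $\mathcal T_r\subseteq D_{\mathrm{sg}}$ be the full subcategory of objects that are isomorphic in $D_{\mathrm{sg}}$ to an object of $D_{\ge r}$.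

Two lemmas connect $D_{\ge r}$ with regular sequences. The first produces a regular sequence from an object of $D_{\ge r}$, and the second does the reverse.

\begin{lemma}\label{lem:annihilate}
For $C\in D_{\ge r}$ there is a regular sequence $x_1,\dots,x_r\in\mathfrak m$ with $x_i\,\mathrm{id}_C=0$ in $D^b$ for all $i$.
\end{lemma}

\begin{proof}
Let $I$ be the annihilator of $\bigoplus_iH_i(C)$. The primes containing $I$ form the support of this module, so they have height at least $r$, and by (F1) there is a regular sequence $y_1,\dots,y_r\in I\cap\mathfrak m$. It suffices to show that a power of each $y_i$ kills $\mathrm{id}_C$.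

Let $C'\xrightarrow{f}C\xrightarrow{g}C''\to C'[1]$ be a triangle with $a\,\mathrm{id}_{C'}=0$ and $b\,\mathrm{id}_{C''}=0$. Then $g\circ(b\,\mathrm{id}_C)=(b\,\mathrm{id}_{C''})\circ g=0$, so $b\,\mathrm{id}_C=fh$ for some $h\colon C\to C'$ by (T1), and $ab\,\mathrm{id}_C=f\circ(a\,\mathrm{id}_{C'})\circ h=0$.

Now let $y$ kill all homology modules of a complex $C$, of which $N\ge1$ are nonzero; we show $y^N\mathrm{id}_C=0$ by induction on $N$. If $N=1$, then $C$ is a shift of a module killed by $y$. If $N>1$ and $a$ is the lowest degree with $H_a(C)\ne0$, truncation gives a triangle $C'\to C\to H_a(C)[a]\to C'[1]$ in which $C'$ carries the other $N-1$ homology modules of $C$, and the previous paragraph applies. Put $x_i=y_i^N$, or $x_i=y_i$ if $C=0$.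
\end{proof}

For a complex $C$ and $x\in R$, let $K(x;C)$ be the mapping cone of multiplication by $x$ on $C$; it is the tensor product of $C$ with the Koszul complex on $x$. It is an additive $R$-linear functor of the complex $C$, it takes bounded complexes of free modules to such complexes, and it fits into a triangle $C\xrightarrow{x}C\to K(x;C)\to C[1]$.

\begin{lemma}\label{lem:koszul}
Let $x_1,\dots,x_r\in\mathfrak m$ be a regular sequence and let $C_0,\dots,C_r\in D^b$ be such that each $C_j$ is a shift of $K(x_j;C_{j-1})$. Then $C_r\in D_{\ge r}$.
\end{lemma}

\begin{proof}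
Let $\operatorname{ht}\mathfrak p<r$. By (F1), some $x_j$ is not in $\mathfrak p$. Then $x_j$ acts invertibly on $(C_{j-1})_{\mathfrak p}$, so $(C_j)_{\mathfrak p}$ is exact. By the long exact homology sequence, $(C_{j+1})_{\mathfrak p},\dots,(C_r)_{\mathfrak p}$ are exact too.
\end{proof}

\section{Sufficiency of the two conditions}\label{sec:sufficiency}

\subsection*{$\mathcal T_r$ is the image of $\Phi_r$}
We first check that nothing was gained by enlarging $\mathrm{CM}^r(R)$ to $D_{\ge r}$. The tool is the Gorenstein ring $S=R/(x_1,\dots,x_r)$: free $S$-modules are perfect over $R$, so syzygies and cosyzygies over $S$ realize the shifts $[-1]$ and $[1]$ of $D_{\mathrm{sg}}$ while keeping the codimension equal to $r$. A complex killed by the $x_i$ in $D^b$ is not given as a complex of $S$-modules, so we begin by reducing to a single homology module.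

\begin{proposition}\label{prop:represent}
Every object of $\mathcal T_r$ is isomorphic in $D_{\mathrm{sg}}$ to some $M\in\mathrm{CM}^r(R)$. Consequently, an MCM module lies in the image of $\Phi_r$ if and only if it lies in $\mathcal T_r$, and $\Phi_r$ is surjective if and only if $\mathcal T_r=D_{\mathrm{sg}}$.
\end{proposition}

\begin{proof}
Let $C\in D_{\ge r}$ have its homology in degrees $a\le i\le b$.

\emph{Reduction to one degree.} Suppose $a<b$. Choose $x_1,\dots,x_r$ for $C$ as in Lemma~\ref{lem:annihilate}, and put $S_j=R/(x_1,\dots,x_j)$. The exact sequences $0\to S_{j-1}\xrightarrow{x_j}S_{j-1}\to S_j\to0$ give triangles. An element $h\in H_a(C)$ is a map $\varphi_0\colon R[a]\to C$ by (T3). Given $\varphi_{j-1}\colon S_{j-1}[a]\to C$, we have $\varphi_{j-1}\circ x_j=(x_j\,\mathrm{id}_C)\circ\varphi_{j-1}=0$, so $\varphi_{j-1}$ factors through a map $\varphi_j\colon S_j[a]\to C$ by (T1). The map $\varphi_r$ sends $1$ to $h$ on $H_a$. Doing this for generators $h_1,\dots,h_n$ of $H_a(C)$, we obtain $\varphi\colon S_r^n[a]\to C$ surjective on $H_a$. Let $E$ be its cone. Then $E\in D_{\ge r}$, and $C\cong E$ in $D_{\mathrm{sg}}$ because $S_r$ is perfect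 by (F3). In the long exact homology sequence the only nonzero term from $S_r^n[a]$ sits in degree $a$. Hence $H_i(E)=H_i(C)$ for $i\ne a,a+1$, and $H_a(E)=\operatorname{coker}H_a(\varphi)=0$. Since $a+1\le b$, the homology of $E$ lies in degrees $a+1\le i\le b$. After $b-a$ steps, $C\cong H[b]$ in $D_{\mathrm{sg}}$ for a module $H$ of codimension at least $r$, possibly zero.

\emph{Making the module Cohen--Macaulay and removing the shift.} By (F1) the annihilator of $H$ contains a regular sequence $x_1,\dots,x_r\in\mathfrak m$. Let $S=R/(x_1,\dots,x_r)$, so $H$ is an $S$-module. Choose $e\ge d-r$ with $e+b\ge0$, and an exact sequence $0\to L\to S^{n_{e-1}}\to\dots\to S^{n_0}\to H\to0$. By (F3) and (F4), $L$ is an MCM $S$-module. Splitting the sequence into short exact sequences with perfect middle terms gives $H\cong L[e]$, so $C\cong L[e+b]$ in $D_{\mathrm{sg}}$. The remaining shift is nonnegative, and this is where $S$ has to be Gorenstein: by (F4) there is an exact sequence $0\to L\to S^m\to L'\to0$ with $L'$ MCM over $S$, so $L[1]\cong L'$. After $e+b$ such steps, $C\cong M'$ with $M'$ MCM over $S$. The module $M=M'\oplus S$ is nonzero, lies in $\mathrm{CM}^r(R)$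 by (F3), and is isomorphic to $C$ in $D_{\mathrm{sg}}$.

The second statement follows from \eqref{eq:translation} and $\mathrm{CM}^r(R)\subseteq D_{\ge r}$, and the third from the fact that every object of $D_{\mathrm{sg}}$ is isomorphic to an MCM module.
\end{proof}

\subsection*{$\mathcal T_r$ is triangulated}
By a \emph{triangulated subcategory} we mean a full subcategory that contains $0$ and is closed under isomorphism, shifts and cones. It is then closed under finite direct sums by (T2), and if two terms of a triangle belong to it, so does the third. Although $D_{\ge r}$ is closed under cones in $D^b$, a morphism of $D_{\mathrm{sg}}$ between objects of $D_{\ge r}$ is a roof whose middle term may have large support. We must show that the roof can be chosen inside $D_{\ge r}$.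

\begin{proposition}\label{prop:cones}
$\mathcal T_r$ is a triangulated subcategory of $D_{\mathrm{sg}}$.
\end{proposition}

\begin{proof}
Only closure under cones needs proof. Composing with isomorphisms does not change the cone, so it suffices to treat a morphism $fs^{-1}\colon C\to D$ with $C,D\in D_{\ge r}$, given by a roof $C\xleftarrow{s}C'\xrightarrow{f}D$ and a triangle $C'\xrightarrow{s}C\xrightarrow{\alpha}P\to C'[1]$ in $D^b$ with $P$ perfect. The idea is to replace $P$ by a perfect complex in $D_{\ge r}$ through which $\alpha$ still factors.

Choose $x_1,\dots,x_r$ for $C$ as in Lemma~\ref{lem:annihilate}. Put $P_0=P$ and $P_j=K(x_j;P_{j-1})[-1]$, so that there are triangles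
\[
P_j\to P_{j-1}\xrightarrow{x_j}P_{j-1}\to P_j[1].
\]
Put $\alpha_0=\alpha$. Given $\alpha_{j-1}\colon C\to P_{j-1}$, we have $x_j\alpha_{j-1}=\alpha_{j-1}\circ(x_j\,\mathrm{id}_C)=0$, so $\alpha_{j-1}$ lifts to $\alpha_j\colon C\to P_j$ by (T1). Thus $\alpha$ factors as $C\xrightarrow{\alpha_r}P_r\to P$, where $P_r$ is perfect and lies in $D_{\ge r}$ by Lemma~\ref{lem:koszul}.

Complete $\alpha_r$ to a triangle $C''\xrightarrow{s'}C\xrightarrow{\alpha_r}P_r\to C''[1]$. Then $C''\in D_{\ge r}$, and $s'$ is invertible in $D_{\mathrm{sg}}$. Since $\alpha_rs'=0$, also $\alpha s'=0$, so $s'=st$ for some $t\colon C''\to C'$ by (T1). In $D_{\mathrm{sg}}$ both $s$ and $s'$ are invertible, so $s^{-1}=t\,s'^{-1}$ and $fs^{-1}=(ft)\,s'^{-1}$. The cone of this morphism is isomorphic in $D_{\mathrm{sg}}$ to the cone of $ft\colon C''\to D$ formed in $D^b$, which lies in $D_{\ge r}$.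
\end{proof}

\subsection*{Condition (i) gives density}
A subcategory $\mathcal D$ of an additive category $\mathcal T$ is \emph{dense} if every object of $\mathcal T$ is a direct summand of an object of $\mathcal D$. The next result is the general form of the computation of $V/yV$ in Example~\ref{ex:cusp}; there, $y\,\mathrm{id}_V$ factors as $V\xrightarrow{y}R\subseteq V$.

\begin{proposition}\label{prop:dense}
If \textup{(i)} holds, then $\mathcal T_r$ is dense in $D_{\mathrm{sg}}$.
\end{proposition}

\begin{proof}
Let $X$ be an MCM module, and let $I$ be the set of $a\in R$ such that $a\,\mathrm{id}_X$ factors through a free module. It is an ideal; for sums, use the direct sum of the two free modules. Let $\operatorname{ht}\mathfrak p<r$. By (i) and (F2), $X_{\mathfrak p}$ is free, so $\mathrm{id}_{X_{\mathfrak p}}$ factors through some $R_{\mathfrak p}^n$. As $\operatorname{Hom}$ between finitely generated modules commutes with localization, clearing denominators gives maps $\alpha\colon X\to R^n$, $\beta\colon R^n\to X$ and $a\notin\mathfrak p$ with $\beta\alpha=a\,\mathrm{id}_X$. So $I\not\subseteq\mathfrak p$, and by (F1) there is a regular sequence $x_1,\dots,x_r\in I\cap\mathfrak m$.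

Put $X_0=X$ and $X_j=K(x_j;X_{j-1})$. Then $X_r\in D_{\ge r}$ by Lemma~\ref{lem:koszul}. Fix $j$ and factor $x_j\,\mathrm{id}_X$ through a free module $F$. Applying the $R$-linear functors $K(x_1;-),\dots,K(x_{j-1};-)$ in turn, we see that $x_j\,\mathrm{id}_{X_{j-1}}$ factors through a bounded complex of free modules, so it is zero in $D_{\mathrm{sg}}$. By (T2), the triangle $X_{j-1}\xrightarrow{x_j}X_{j-1}\to X_j\to X_{j-1}[1]$ gives $X_j\cong X_{j-1}\oplus X_{j-1}[1]$ in $D_{\mathrm{sg}}$. Hence $X$ is a direct summand of $X_r\in\mathcal T_r$.
\end{proof}

\subsection*{Condition (ii) cancels the extra summand}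
Density alone is not enough: for the node of Example~\ref{ex:small-r}, $\mathcal T_1$ is dense but does not contain $R/xR$. What decides membership in a dense triangulated subcategory is the class in a Grothendieck group. For an essentially small triangulated category $\mathcal T$, let $K_0(\mathcal T)$ be the abelian group generated by symbols $[X]$ for the isomorphism classes of objects, with $[Y]=[X]+[Z]$ for every triangle $X\to Y\to Z\to X[1]$. The following lemma is part of a theorem of Thomason; we include the proof.

\begin{lemma}\label{lem:thomason}
Let $\mathcal D$ be a dense triangulated subcategory of an essentially small triangulated category $\mathcal T$. If $[X]\in K_0(\mathcal T)$ lies in the subgroup generated by the classes of objects of $\mathcal D$, then $X\in\mathcal D$.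
\end{lemma}

\begin{proof}
We construct a group in which exactly the objects of $\mathcal D$ vanish and show that it receives a map from $K_0(\mathcal T)$. Write $X\sim X'$ if $X\oplus D\cong X'\oplus D'$ for some $D,D'\in\mathcal D$. This relation is transitive: if also $X'\oplus E\cong X''\oplus E'$, then $X\oplus D\oplus E\cong X''\oplus E'\oplus D'$. It is compatible with $\oplus$, so the equivalence classes $\langle X\rangle$ form a commutative monoid $G$, in which $\langle D\rangle=0$ for $D\in\mathcal D$. Conversely, if $\langle X\rangle=0$, then $X\oplus D\cong D'$ with $D,D'\in\mathcal D$, and $X$ is the cone of $D\to X\oplus D$; so $X\in\mathcal D$.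

By density, every $X$ has an $X'$ with $X\oplus X'\in\mathcal D$, that is, $\langle X\rangle+\langle X'\rangle=0$. So $G$ is a group. Let $X\to Y\to Z\to X[1]$ be a triangle, and choose $X',Z'$ with $X\oplus X'$ and $Z\oplus Z'$ in $\mathcal D$. Adding the triangles $X'\to X'\to0\to X'[1]$ and $0\to Z'\to Z'\to0$ gives a triangle
\[
X\oplus X'\to Y\oplus X'\oplus Z'\to Z\oplus Z'\to(X\oplus X')[1]
\]
with outer terms in $\mathcal D$. So the middle term is in $\mathcal D$, and $\langle Y\rangle=-\langle X'\rangle-\langle Z'\rangle=\langle X\rangle+\langle Z\rangle$. Hence $[X]\mapsto\langle X\rangle$ defines a homomorphism $K_0(\mathcal T)\to G$ that kills the classes of objects of $\mathcal D$. If $[X]$ is as in the statement, then $\langle X\rangle=0$, and $X\in\mathcal D$.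
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
Necessity is Proposition~\ref{prop:necessity}. Assume (i) and (ii). The category $D_{\mathrm{sg}}$ is essentially small, being equivalent to $\underline{\mathrm{CM}}(R)$, and $\mathcal T_r$ is a dense triangulated subcategory by Propositions~\ref{prop:cones} and~\ref{prop:dense}. Short exact sequences give triangles, so $[N]\mapsto[N]$ defines a homomorphism $\gamma\colon G_0(R)\to K_0(D_{\mathrm{sg}})$, and $\gamma[R]=0$ because $R\cong0$ in $D_{\mathrm{sg}}$. Let $X$ be an MCM module. By (ii), $[X]$ is the sum of a multiple of $[R]$ and an integral combination of classes of modules of codimension at least $r$. These modules are objects of $\mathcal T_r$. Applying $\gamma$ and Lemma~\ref{lem:thomason}, we get $X\in\mathcal T_r$, and by Proposition~\ref{prop:represent}, $X$ is in the image of $\Phi_r$.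

Conditions (i) and (ii) for $r+1$ imply those for $r$, since $F^{r+1}G_0(R)\subseteq F^rG_0(R)$. For $r=d$, the primes of height less than $d$ are those different from $\mathfrak m$, and modules of codimension at least $d$ are those of finite length, so $F^dG_0(R)=\mathbb Z[R/\mathfrak m]$.
\end{proof}

\section{Rings whose Grothendieck group is generated by the free module}\label{sec:gtrivial}

Call a ring $A$ \emph{$G$-trivial} if $G_0(A)=\mathbb Z[A]$, that is, if $G_0(A)$ is generated by $[A]$. A $G$-trivial local ring satisfies (ii) for every $r$. Fields are $G$-trivial. We prove that the rings $A^{(c)}$ are $G$-trivial by cutting them into a principal hypersurface and its complement, each of which is simpler. For $A^{(3)}=k[x,y,u,v]/(x^2+y^3+uv)$, the hypersurface $u=0$ is the product of the cusp and a line, while on the complement one solves for $v$ and finds $k[x,y,u,u^{-1}]$.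

We use two standard facts, see \cite[II.6.4]{Weibel}: for a multiplicative set $W\subseteq A$ the map $G_0(A)\to G_0(W^{-1}A)$ is surjective, and for $a\in A$ the sequence
\[
G_0(A/a)\to G_0(A)\to G_0(A[1/a])\to0
\]
is exact, where the first map regards an $A/a$-module as an $A$-module. By the first fact, \emph{localizations of $G$-trivial rings are $G$-trivial}.

\begin{lemma}\label{lem:cut}
If $a\in A$ is a nonzerodivisor and $A/a$ and $A[1/a]$ are $G$-trivial, then $A$ is $G$-trivial.
\end{lemma}

\begin{proof}
Let $\xi\in G_0(A)$ map to $n[A[1/a]]$. Then $\xi-n[A]$ comes from $G_0(A/a)$, so it is a multiple of $[A/a]$. The sequence $0\to A\xrightarrow{a}A\to A/a\to0$, exact because $a$ is a nonzerodivisor, gives $[A/a]=0$ in $G_0(A)$.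
\end{proof}

\begin{lemma}[{\cite[II.6.5]{Weibel}}]\label{lem:homotopy}
$G_0(A[t])$ is generated by the classes $[M[t]]$ of the modules $M[t]=M\otimes_AA[t]$, for $A$-modules $M$. Hence, if $A$ is $G$-trivial, so is $A[t]$.
\end{lemma}

\begin{proof}
Let $H$ be the subgroup generated by these classes, and suppose $H\ne G_0(A[t])$. Among the ideals of $A$ that annihilate some $A[t]$-module with class outside $H$ (the zero ideal is one), choose a maximal one $\mathfrak a$, with module $N$. By (F5), some factor $A[t]/P$ of a prime filtration of $N$ has class outside $H$. It is killed by $\mathfrak a$, so $P\cap A\supseteq\mathfrak a$, and it is killed by $P\cap A$, so $P\cap A=\mathfrak a$ by maximality. Put $D=A/\mathfrak a$, a domain with fraction field $Q$, and let $\bar P\subseteq D[t]$ be the image of $P$, so that $A[t]/P=D[t]/\bar P$ and $\bar P\cap D=0$. If $\bar P=0$, then $A[t]/P=D[t]$ has class in $H$, a contradiction. Otherwise choose $0\ne g\in\bar P$ generating the ideal $\bar PQ[t]$ of $Q[t]$. The finitely generated $D[t]$-module $\bar P/gD[t]$ vanishes after inverting $D\setminus\{0\}$, so it is killed by some $0\ne s\in D$, hence by an ideal of $A$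 strictly containing $\mathfrak a$. By maximality its class lies in $H$. Since $gD[t]\cong D[t]$,
\[
[D[t]/\bar P]=[D[t]]-[gD[t]]-[\bar P/gD[t]]=-[\bar P/gD[t]]\in H,
\]
again a contradiction. For the last statement, $M\mapsto M[t]$ is exact, so $H$ is the image of a homomorphism $G_0(A)\to G_0(A[t])$ that sends $[A]$ to $[A[t]]$.
\end{proof}

In particular, polynomial rings over $k$ and their localizations are $G$-trivial. The next lemma raises the dimension of a hypersurface by two.

\begin{lemma}\label{lem:uv}
Let $S$ be a polynomial ring over $k$, let $0\ne g\in S$, and put $A'=S[u,v]/(g+uv)$. Then $A'$ is a domain. If $S/g$ is $G$-trivial, then so is $A'$.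
\end{lemma}

\begin{proof}
The element $u$ is a nonzerodivisor on $A'$. Indeed, let $uh=(g+uv)w$ in $S[u,v]$. Reducing modulo $u$ gives $g\bar w=0$ in the domain $S[v]$, so $w=uw'$ and $h=(g+uv)w'$. Therefore $A'$ embeds in $A'[1/u]$, which is the domain $S[u,u^{-1}]$ since the relation reads $v=-g/u$. This ring is $G$-trivial, and $A'/u=(S/g)[v]$ is $G$-trivial by Lemma~\ref{lem:homotopy} if $S/g$ is. Apply Lemma~\ref{lem:cut}.
\end{proof}

It remains to find singular $G$-trivial hypersurfaces of dimension one and two to start from. In dimension one we take cusps.

\begin{lemma}\label{lem:cusp}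
If $a,b\ge1$ are coprime, then $B=k[x,y]/(y^a+x^b)$ is a $G$-trivial domain.
\end{lemma}

\begin{proof}
Define $B\to k[t]$ by $x\mapsto-t^a$, $y\mapsto t^b$ if $b$ is odd, and by $x\mapsto t^a$, $y\mapsto-t^b$ if $b$ is even, in which case $a$ is odd. In both cases $y^a+x^b\mapsto0$. Since $y^a+x^b$ is monic of degree $a$ in $y$, the monomials $x^iy^j$ with $i\ge0$, $0\le j<a$ form a $k$-basis of $B$. They map to $\pm t^{ai+bj}$, and these exponents are distinct: as $b$ is invertible modulo $a$, the residue of $ai+bj$ determines $j$. So $B\cong k[t^a,t^b]$ is a domain, $k[t]$ is finite over $B$, and $\dim B=1$.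

By (F5), $G_0(B)$ is generated by $[B]$ and the classes $[B/\mathfrak p]$ with $\mathfrak p$ maximal. Let $\mathfrak q=(h)\ne0$ be a prime of $k[t]$ lying over $\mathfrak p$. The inclusion of fields $B/\mathfrak p\subseteq k[t]/\mathfrak q$ is an equality. If $t\in\mathfrak q$, then $k[t]/\mathfrak q=k$. If $t\notin\mathfrak q$, write $1=am+bn$ with $m,n\in\mathbb Z$; the images of $t^a$ and $t^b$ are nonzero elements of the field $B/\mathfrak p$, which thus contains the image of $t=(t^a)^m(t^b)^n$. The exact sequence of finitely generated $B$-modules $0\to k[t]\xrightarrow{h}k[t]\to B/\mathfrak p\to0$ now gives $[B/\mathfrak p]=0$.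
\end{proof}

Coprimality matters: over $\mathbb C$, the curve $y^2+x^2=(y+ix)(y-ix)=0$ is a node, and its local ring at the origin is not $G$-trivial by Example~\ref{ex:small-r}. In even dimension, Lemma~\ref{lem:uv} cannot be started from $k[x]/(x^a)$ with $a\ge2$, because length identifies its Grothendieck group with $\mathbb Z$ and sends the class of the ring to $a$. We start instead from a surface whose three coordinate sections are cusps. Where all coordinates are invertible, its grading has a unit of degree one, and this splits off a factor $k[\tau,\tau^{-1}]$.

\begin{lemma}\label{lem:e8}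
The ring $A=k[x,y,z]/(x^2+y^3+z^5)$ is a $G$-trivial domain.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:cusp}, $y^3+z^5$ is a prime element of $k[y,z]$. Eisenstein's criterion at this prime shows that $x^2+(y^3+z^5)$ is irreducible, so $A$ is a domain, in which $x,y,z$ are nonzero. The rings $A/x$, $A/y$, $A/z$ are $G$-trivial by Lemma~\ref{lem:cusp}, for the pairs $(3,5)$, $(2,5)$, $(2,3)$, and so are their localizations. Suppose that $T=A[1/xyz]$ is $G$-trivial. Lemma~\ref{lem:cut} then applies to $A[1/xy]$ with $a=z$, since $A[1/xy]/z=(A/z)[1/xy]$; next to $A[1/x]$ with $a=y$, since $A[1/x]/y=(A/y)[1/x]$; and finally to $A$ with $a=x$. So it suffices to treat $T$.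

Grade $\Lambda=k[x^{\pm1},y^{\pm1},z^{\pm1}]$ by giving $x,y,z$ the degrees $15,10,6$. The unit $\tau=xz/y^2$ has degree $15+6-20=1$. Hence $\Lambda_m=\Lambda_0\tau^m$ for all $m$, and $\Lambda=\Lambda_0[\tau^{\pm1}]$ is a Laurent polynomial ring over $\Lambda_0$. A monomial $x^\alpha y^\beta z^\gamma$ has degree $0$ when $15\alpha+10\beta+6\gamma=0$. Reducing modulo $2$, $3$ and $5$ gives $\alpha=2\alpha'$, $\beta=3\beta'$, $\gamma=5\gamma'$, and then $\alpha'+\beta'+\gamma'=0$. So the monomial equals $p^{\beta'}q^{\gamma'}$ with $p=y^3/x^2$ and $q=z^5/x^2$. The monomials $p^iq^j$ are distinct, so $\Lambda_0=k[p^{\pm1},q^{\pm1}]$ is a Laurent polynomial ring. Since $x^2+y^3+z^5=x^2(1+p+q)$ and $x$ is a unit,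
\[
T=\Lambda/(1+p+q)=k\bigl[p^{\pm1},(1+p)^{-1}\bigr][\tau^{\pm1}],
\]
where $q=-(1+p)$ has been eliminated. This is a localization of the polynomial ring $k[p,\tau]$, so it is $G$-trivial.
\end{proof}

\begin{proposition}\label{prop:gtrivial}
The ring $R_{c,d}$ is a $G$-trivial domain.
\end{proposition}

\begin{proof}
The rings $A^{(1)}$ and $A^{(2)}$ are $G$-trivial domains by Lemmas~\ref{lem:cusp} and~\ref{lem:e8}. Since $f_{c+2}=f_c+u_{n+1}v_{n+1}$, Lemma~\ref{lem:uv} shows by induction that every $A^{(c)}$ is a $G$-trivial domain. Adjoining the variables $w_i$ (Lemma~\ref{lem:homotopy}) and localizing preserve both properties.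
\end{proof}

\section{The singular locus of $R_{c,d}$}\label{sec:singular}

With (ii) settled for all $r$, the surjectivity of $\Phi_r$ for $R_{c,d}$ depends only on the height of the primes at which the ring is singular. The variables $w_i$ serve to make this height $c$ while the dimension is $d$.

\begin{proof}[Proof of Theorem~\ref{thm:examples}]
Let $\Sigma$ be the polynomial ring over $k$ in all $d+1$ variables, let $f=f_c$, $R=R_{c,d}$, and let $\mathfrak n\subseteq\Sigma$ be the prime generated by the $c+1$ variables other than the $w_i$. The ring $R$ is the quotient of a regular local ring of dimension $d+1$ by the nonzero element $f$ of its maximal ideal, so it is a hypersurface, Gorenstein of dimension $d$. It is a domain by Proposition~\ref{prop:gtrivial}. The local rings of $R$ have the form $\Sigma_P/f$ for primes $P\ni f$ of $\Sigma$. Since $\Sigma_P$ is regular and $f\neq0$, the ring $\Sigma_P/f$ is regular if and only if $f\notin P^2\Sigma_P$.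

If $P\supseteq\mathfrak n$, then $f\in\mathfrak n^2\subseteq P^2$, so $\Sigma_P/f$ is not regular. In particular $R$ is not regular.

Let $P\not\supseteq\mathfrak n$. We claim that some partial derivative of $f$ is not in $P$. Otherwise $P$ contains all $u_i$ and $v_i$, and also $2x$ and $3y^2$, and $5z^4$ when $c$ is even. At most one of the primes $2,3,5$ is zero in $k$, so $P$ contains all but at most one of the variables $x,y$ (and $z$). Modulo the variables already known to lie in $P$, the polynomial $f$ is zero or a power of the remaining variable, which then lies in $P$ because $f\in P$. So $P\supseteq\mathfrak n$, a contradiction. Now suppose $f\in P^2\Sigma_P$, say $sf\in P^2$ with $s\notin P$. A partial derivative $\partial$ maps $P^2$ into $P$, so $s\,\partial f+f\,\partial s\in P$. As $f\in P$ and $s\notin P$, we get $\partial f\in P$ for every $\partial$, contrary to the claim. Hence $\Sigma_P/f$ is regular.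

Thus $R_{\mathfrak p}$ is regular if and only if $\mathfrak p\not\supseteq\mathfrak nR$. The prime $\mathfrak nR$ has height $\dim\Sigma_{\mathfrak n}/f=(c+1)-1=c$. If $r\le c$, no prime of height less than $r$ contains $\mathfrak nR$, so (i) holds. If $r>c$, then (i) fails at $\mathfrak nR$. Condition (ii) holds for every $r$ by Proposition~\ref{prop:gtrivial}. By Theorem~\ref{thm:criterion}, $\Phi_r$ is surjective if and only if $r\le c$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Bourbaki}
Bourbaki, \emph{Commutative Algebra}, Chapter VII.

\bibitem{Buchweitz}
Buchweitz, \emph{Maximal Cohen--Macaulay Modules and Tate Cohomology}, AMS Math. Surveys Monogr. 262, 2021.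

\bibitem{Weibel}
Weibel, \emph{The K-book}.

\end{thebibliography}
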